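# Exponentially small solutions of $D_\tau D_\tau^*$ and the zeros of $\Delta P$

## 1. Theorems A, B and C

**Theorem A.** Let $\Omega\subset\mathbb C$ be a connected open set and let $P:\Omega\to\mathbb R$ be real-analytic and subharmonic, with $\Delta P\not\equiv0$. For $\tau\ge1$ put
$$D_\tau=e^{-\tau P}\circ\bar\partial\circ e^{\tau P}=\bar\partial+\tau(\bar\partial P),$$
and let $D_\tau^*=-\partial+\tau(\partial P)$ be its formal $L^2$ adjoint. Then the following two statements are equivalent.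

1. Solutions of $D_\tau D_\tau^*$ are exponentially small: for every open $U\subset\Omega$ and every compact $K\subset U$ there are $C<\infty$ and $\varepsilon>0$ such that for all $\tau\ge1$ and all $u$ with $D_\tau D_\tau^*u=0$ on $U$ and $\|u\|_{L^2(U)}\le1$,
$$\sup_K|u|\le Ce^{-\varepsilon\tau}.$$
2. All zeros of $\Delta P$ are isolated.

This was posed as a conjecture, to be proved or disproved; the theorem says that it is true. There is a version at each point, and a version with a rate. We say that solutions are exponentially small *near $z$* if the estimate in statement 1 holds for all sufficiently small neighborhoods $U$ of $z$ and suitable compact sets $K$ containing a neighborhood of $z$. Write $F=\Delta P\ge0$ and $\mathcal Z=\{F=0\}$.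

**Theorem B.** Let $\Omega,P$ be as in Theorem A. Solutions are exponentially small near $z\in\Omega$ if and only if $z$ is not an accumulation point of $\mathcal Z$. If $z$ is an accumulation point, the estimate fails for every sufficiently small neighborhood $U$ of $z$ and every compact $K\subset U$ containing a neighborhood of $z$.

**Theorem C.** Let $\Omega,P$ be as in Theorem A. Suppose that near $p\in\mathcal Z$ we have $F=\rho^mh$ with $\rho,h$ real-analytic and real-valued, $\rho(p)=0$, $d\rho(p)\ne0$, $h>0$, and $m\ge2$ even. Then for every sufficiently small neighborhood $U$ of $p$ and every compact $K\subset U$ containing a neighborhood of $p$ there are $c,C,c',C'>0$ with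
$$c\,e^{-C\tau^{1/(m+2)}}\le\sup\Bigl\{\sup_K|u|:\ D_\tau D_\tau^*u=0\text{ on }U,\ \|u\|_{L^2(U)}\le1\Bigr\}\le C'e^{-c'\tau^{1/(m+2)}},$$
the upper bound for all $\tau\ge1$, the lower bound for all large $\tau$.

One fact is taken as given; everything else will be proved.

**Known Fact.** Solutions of $D_\tau D_\tau^*$ are exponentially small near every $z$ with $\Delta P(z)\ne0$.

It comes from several complex variables. The operators $D_\tau$ model $\bar\partial_b$ on the hypersurface $\{\operatorname{Im}w=P(z)\}\subset\mathbb C^2$ after a partial Fourier transform in $t=\operatorname{Re}w$ with dual variable $\tau$; points with $\Delta P\neq0$ are strictly pseudoconvex, and $\bar\partial_b$ is relatively analytic hypoelliptic there. We use the Known Fact in exactly two places, Sections 4 and 10.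

## 2. Unpacking the statements

Notation: $A_\tau=D_\tau D_\tau^*$, $\langle f,g\rangle=\int f\bar g$ with Lebesgue measure, and unlabelled norms are $L^2$ norms. Since $\bar\partial\partial=\frac14\Delta$, the operator $A_\tau$ has principal part $-\frac14\Delta$ and smooth coefficients. So it is elliptic, and distribution solutions of $A_\tau u=f$ with $f$ smooth are smooth. A zero of $F$ is *isolated* when it is not an accumulation point of $\mathcal Z$.

The constants $C,\varepsilon$ may depend on $U$ and $K$ but not on $\tau$ or $u$. So to contradict exponential smallness for a pair $(U,K)$ it is enough to find, for all large $\tau$, solutions with $\|u\|_{L^2(U)}\le1$ and $\sup_K|u|\ge c\,e^{-C\tau^{\theta}}$ with some fixed $\theta<1$.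

*A family that is exponentially small.* Let $P=|z|^2$, $U=\{|z|<1\}$, $K=\{|z|\le\frac12\}$, $u=e^{\tau|z|^2}$. Then $D_\tau^*u=-\tau\bar zu+\tau\bar zu=0$, so $A_\tau u=0$. We have $\sup_Ku=e^{\tau/4}$ and
$$\|u\|^2=\pi\int_0^1e^{2\tau s}\,ds\ge\pi\int_{1/2}^1e^{2\tau s}\,ds\ge\tfrac\pi2e^{\tau}.$$
After normalization, $\sup_K$ is at most $\sqrt{2/\pi}\,e^{-\tau/4}$.

*A degenerate case.* If $P=0$ (excluded by $\Delta P\not\equiv0$), then $u\equiv1$ is a solution for every $\tau$ and nothing decays. So the decay must come from $\Delta P$.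

*Zero sets.* For $P=|z|^4$ we have $F=16|z|^2$, with the isolated zero $0$, and Theorem A gives exponential smallness. For $P=x^4$ we have $F=12x^2$, which vanishes on a line; Theorem A says the estimate fails, and Theorem C with $m=2$ gives the rate $e^{-c\tau^{1/4}}$ at points of the line. For $P=\frac1{12}x^4y^2-\frac1{180}x^6$,
$$\Delta P=x^2y^2+\tfrac16x^4-\tfrac{30}{180}x^4=x^2y^2 .$$
Theorem C applies at each point of the two axes except the origin (near $(0,y_0)$ take $\rho=x$, $h=y^2$). At the origin $\mathcal Z$ is not a smooth curve, and only Theorem B applies.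

*Textbook facts used below:* elliptic regularity; the maximum principle and the mean value inequality for subharmonic functions; Weierstrass preparation and Puiseux series; Hadamard factorization; Plancherel's theorem; Rellich compactness; the theorems of Hahn–Banach and Riesz; the Poincaré inequality.

## 3. Identities for $D$ and $D^*$

The whole proof runs on a handful of exact identities, and we collect them first. Let $Q$ be real and smooth on an open set, $D=\bar\partial+Q_{\bar z}$, $D^*=-\partial+Q_z$, $A=DD^*$. The case $Q=\tau P$ gives $A_\tau$.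

**Commutator.** We have $[D,D^*]=[\bar\partial,Q_z]-[Q_{\bar z},\partial]=2Q_{z\bar z}=\frac12\Delta Q$. Pairing with $\varphi\in C_c^\infty$,
$$\|D^*\varphi\|^2=\|D\varphi\|^2+\tfrac12\int\Delta Q\,|\varphi|^2.\tag{3.1}$$

**Subharmonicity of $|u|^2$.** Put $\nabla'=-D^*=\partial-Q_z$. The terms with $Q$ cancel in
$$\partial(f\bar g)=(\nabla'f)\bar g+f\,\overline{Dg},\qquad\bar\partial(f\bar g)=(Df)\bar g+f\,\overline{\nabla'g}.$$
Let $Au=0$. Then $D\nabla'u=-Au=0$, and $\nabla'Du=-D^*Du=-(A-\frac12\Delta Q)u=\frac12\Delta Q\,u$. Apply the first rule to $u\bar u$ and the second rule to each of the two resulting terms: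
$$\bar\partial\partial|u|^2=(D\nabla'u)\bar u+|\nabla'u|^2+|Du|^2+u\,\overline{\nabla'Du}=|D^*u|^2+|Du|^2+\tfrac12\Delta Q\,|u|^2.\tag{3.2}$$
So if $\Delta Q\ge0$ and $Au=0$, then $|u|^2$ is subharmonic.

**Gradient of the modulus.** For real $g$, $|\nabla g|=2|\partial g|$. Hence for $\varphi\in C_c^\infty$, almost everywhere,
$$2|\varphi|\,|\nabla|\varphi||=|\nabla|\varphi|^2|=2|\partial|\varphi|^2|\le2|\varphi|\bigl(|D^*\varphi|+|D\varphi|\bigr),$$
and $\nabla|\varphi|=0$ a.e. on $\{\varphi=0\}$. If $\Delta Q\ge0$, then (3.1) gives $\|D\varphi\|\le\|D^*\varphi\|$, so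
$$\|\nabla|\varphi|\|^2\le2\|D^*\varphi\|^2+2\|D\varphi\|^2\le4\|D^*\varphi\|^2.\tag{3.3}$$

**Exponential weights in $y$.** For $a\in\mathbb R$, since $\bar\partial y=\frac i2$ and $\partial y=-\frac i2$,
$$A_{(a)}:=e^{ay}Ae^{-ay}=D_{(a)}M_{(a)},\qquad D_{(a)}=D-\tfrac{ia}2,\quad M_{(a)}=D^*-\tfrac{ia}2.\tag{3.4}$$
The formal adjoint of $D_{(a)}$ is $D^*+\frac{ia}2=M_{(-a)}$ and that of $M_{(a)}$ is $D+\frac{ia}2=D_{(-a)}$. So $A_{(a)}$ has formal adjoint $A_{(-a)}$, and $\langle A_{(a)}v,w\rangle=\langle M_{(a)}v,M_{(-a)}w\rangle$ if one of $v,w$ has compact support. For $\varphi\in C_c^\infty$, expand $\langle D^*\varphi-\frac{ia}2\varphi,\ D^*\varphi+\frac{ia}2\varphi\rangle$. The cross terms have the form $c-\bar c$, so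
$$\operatorname{Re}\langle A_{(a)}\varphi,\varphi\rangle=\|D^*\varphi\|^2-\tfrac{a^2}4\|\varphi\|^2.\tag{3.5}$$
Note the minus sign: weights cost positivity.

**Cutoffs.** Let $\psi$ be real and smooth, $u$ smooth, $\psi u$ compactly supported. Since $M_{(\pm a)}(\psi u)=\psi M_{(\pm a)}u-(\partial\psi)u$ and $M_{(-a)}(\psi^2u)=\psi^2M_{(-a)}u-2\psi(\partial\psi)u$,
$$\langle A_{(a)}\psi u,\psi u\rangle-\langle A_{(a)}u,\psi^2u\rangle=\langle M_{(a)}u,\psi(\partial\psi)u\rangle-\langle(\partial\psi)u,\psi M_{(-a)}u\rangle+\|(\partial\psi)u\|^2.$$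
If $a=0$, the first two terms on the right form $c-\bar c$. If $\psi=\psi(x)$, then $\partial\psi=\frac12\psi'$ is real and the real part of those two terms is $\operatorname{Re}\langle(M_{(a)}-M_{(-a)})u,\psi(\partial\psi)u\rangle=\operatorname{Re}\bigl(-ia\int\psi(\partial\psi)|u|^2\bigr)=0$. So in both cases ($a=0$, or $\psi=\psi(x)$)
$$\operatorname{Re}\langle A_{(a)}\psi u,\psi u\rangle=\operatorname{Re}\langle A_{(a)}u,\psi^2u\rangle+\tfrac14\|\,|\nabla\psi|u\|^2.\tag{3.6}$$
In particular, if $Au=0$,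
$$\|D^*(\psi u)\|^2=\tfrac14\|\,|\nabla\psi|u\|^2.\tag{3.7}$$
Mollifying $\psi$ (convergence in $H^1$, supports in a fixed compact set, $u$ smooth) extends (3.7) to Lipschitz $\psi$ of compact support.

**Change of coordinates.** Let $z=\Psi(\zeta)$ be biholomorphic and let $D_\zeta,D_\zeta^*$ be the formal expressions built from $P\circ\Psi$. By the chain rule $D_z=\overline{\Psi'}^{\,-1}D_\zeta$ and $D_z^*=\Psi'^{-1}D_\zeta^*$. Since $\Psi'^{-1}$ is holomorphic it commutes with $D_\zeta$, so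
$$D_zD_z^*=|\Psi'|^{-2}D_\zeta D_\zeta^*,\qquad\Delta_\zeta(P\circ\Psi)=|\Psi'|^2(\Delta P)\circ\Psi.\tag{3.8}$$
Thus solutions correspond to solutions.

**Gauge.** Let $H=\operatorname{Re}k$ with $k$ holomorphic, and $\kappa=\operatorname{Im}k$. Then $\bar\partial H=\frac12\overline{k'}=-i\bar\partial\kappa$ and $\partial H=i\partial\kappa$. Hence
$$D_\tau\text{ for }P_1+H\ =\ e^{i\tau\kappa}\circ(D_\tau\text{ for }P_1)\circ e^{-i\tau\kappa},\tag{3.9}$$
and likewise for $D_\tau^*$. Solutions correspond by $u\mapsto e^{i\tau\kappa}u$, and $|u|$ does not change. For example, $P=x^4+x^2-y^2$ and $P_1=x^4$ have the same solutions up to the factor $e^{2i\tau xy}$ (take $k=z^2$).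

## 4. Isolated zeros and the maximum principle

One direction is short, given the Known Fact.

**Step 1 (for the "if" parts of Theorems A and B): surround the zero by a good circle.** Let $U\subset\Omega$ be open and let $p\in U$ be a point that is not an accumulation point of $\mathcal Z$. Choose $\rho_p>0$ with $\overline{B(p,\rho_p)}\subset U$ and $\partial B(p,\rho_p)\cap\mathcal Z=\emptyset$. By the Known Fact each point of the circle has a neighborhood $U'\subset U$ and a compact neighborhood $K'\subset U'$ with $\sup_{K'}|u|\le Ce^{-\varepsilon\tau}\|u\|_{L^2(U')}$ for all solutions $u$ on $U'$. Finitely many of the $K'$ cover the circle. If $A_\tau u=0$ on $U$ and $\|u\|_{L^2(U)}\le1$, then $|u|^2$ is subharmonic by (3.2), and the maximum principle carries the bound inside: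
$$\sup_{B(p,\rho_p)}|u|\le Ce^{-\varepsilon\tau}.$$

**Step 2: cover $K$.** If all zeros are isolated, Step 1 applies at every point $p$ of a given compact $K\subset U$. A finite subcover of $K$ by the discs $B(p,\rho_p)$ proves statement 1 of Theorem A. For Theorem B use only $p=z$, with arbitrary $U\ni z$ and $K$ a small closed disc about $z$. The "if" parts are done.

## 5. First attempts, and the potentials $x^{2n}$

For the converse we need solutions that are *not* exponentially small when zeros accumulate. The easiest solutions of $D_\tau D_\tau^*u=0$ are those of the first-order equation $D_\tau^*u=0$. Since $D_\tau^*u=-e^{\tau P}\partial(e^{-\tau P}u)$, they are $u=e^{\tau P}\bar g$ with $g$ holomorphic. A sensible first attempt is to choose $g$ so that $u$ is concentrated near the zeros of $\Delta P$. This cannot work, whatever $\mathcal Z$ looks like.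

**Observation.** For every open $U\subset\Omega$ and compact $K\subset U$ there are $C,\varepsilon>0$ with $\sup_K|u|\le Ce^{-\varepsilon\tau}\|u\|_{L^2(U)}$ whenever $D_\tau^*u=0$ on $U$.

*Proof.* Fix $s>0$ such that the closed $2s$-neighborhood of $K$ lies in $U$. Let $p\in K$ and $u=e^{\tau P}\bar g$. If $g\equiv0$ on $B(p,2s)$, then $u(p)=0$. Otherwise $\log|u|=\tau P+\log|g|$ there. The average of $\log|g|$ over $\partial B(p,s)$ is at least $\log|g(p)|$, and the average of $P$ exceeds $P(p)$ by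
$$\epsilon(p)=\int_0^s\frac1{2\pi t}\int_{B(p,t)}\Delta P\,dt>0,$$
because $\Delta P\ge0$ vanishes identically on no disc (analyticity and connectedness). So $\log|u(p)|\le\log\sup_{\partial B(p,s)}|u|-\tau\epsilon(p)$. The mean value inequality for $|u|^2$ gives $\sup_{\partial B(p,s)}|u|\le C\|u\|_{L^2(U)}$. Since $\epsilon$ is continuous, it has a positive minimum on $K$. $\square$

So a bad solution must have $D_\tau^*u\ne0$. Let us look for one when $\mathcal Z$ is a line.

**The case $P=x^{2n}$, by hand.** Let $\lambda=\tau^{1/2n}$ and $Z=X+iY=\lambda z$. Then $\bar\partial_z+\tau P_{\bar z}=\lambda(\bar\partial_Z+(X^{2n})_{\bar Z})$, so $\tau$ scales out. Let $D_0,D_0^*,A_0$ be built from $Q_0=X^{2n}$ on $\mathbb R^2_{X,Y}$. Everything is invariant in $Y$, so try $w=e^{i\zeta Y}f(X)$ with $\zeta\in\mathbb C$. Replacing $\partial_Y$ by $i\zeta$,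
$$D_0\to\tfrac12(\partial_X+W),\quad D_0^*\to-\tfrac12(\partial_X-W),\qquad W=2nX^{2n-1}-\zeta,$$
$$A_0w=e^{i\zeta Y}L(\zeta)f,\qquad L(\zeta)=-\tfrac14(\partial_X+W)(\partial_X-W).\tag{5.1}$$

Put $\Phi=X^{2n}-\zeta X$ (so $\Phi'=W$), $\Phi_r=\operatorname{Re}\Phi=X^{2n}-(\operatorname{Re}\zeta)X$, and
$$N(\zeta)=\int_{\mathbb R}e^{-2\Phi}\,dX=\int_{\mathbb R}e^{-2X^{2n}+2\zeta X}\,dX,$$
an entire function of $\zeta$.

**Lemma 1.** Let $n\ge1$ and $\zeta\in\mathbb C$. The equation $L(\zeta)f=0$ (in distributions) has a nonzero solution $f\in L^2(\mathbb R)$ if and only if $N(\zeta)=0$. If $N(\zeta)=0$, then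
$$f_0=e^\Phi\int_{-\infty}^Xe^{-2\Phi}=-e^\Phi\int_X^\infty e^{-2\Phi}\tag{5.2}$$
is such a solution; it satisfies $|f_0|+|f_0'|\le Ce^{-X^{2n}/2}$ and vanishes on no interval.

*Proof.* A distribution solution of this ODE is smooth. From $(\partial_X+W)(\partial_X-W)f=0$ we get $(\partial_X-W)f=ce^{-\Phi}$ and then
$$f=e^\Phi\Bigl(k+c\int_{-\infty}^Xe^{-2\Phi}\Bigr)$$
with constants $c,k$; conversely, every such $f$ is a solution. For large positive $X$ we have $2\Phi_r'\ge1$ on $[X,\infty)$, so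
$$\Bigl|\int_X^\infty e^{-2\Phi}\Bigr|\le\int_X^\infty2\Phi_r'e^{-2\Phi_r}=e^{-2\Phi_r(X)},\qquad\Bigl|e^\Phi\int_X^\infty e^{-2\Phi}\Bigr|\le e^{-\Phi_r(X)}.$$
For large negative $X$, $-2\Phi_r'\ge1$ on $(-\infty,X]$, and in the same way $|e^\Phi\int_{-\infty}^Xe^{-2\Phi}|\le e^{-\Phi_r(X)}$. Also $|e^\Phi|\to\infty$ at $\pm\infty$. If $f\in L^2$, the behavior at $-\infty$ forces $k=0$. Then $f=e^\Phi\bigl(cN(\zeta)-c\int_X^\infty e^{-2\Phi}\bigr)$, and the behavior at $+\infty$ forces $cN(\zeta)=0$. So a nonzero $f\in L^2$ requires $N(\zeta)=0$.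

If $N(\zeta)=0$, the two expressions in (5.2) agree, and the tail estimates give $|f_0|\le e^{-\Phi_r}$ for large $|X|$. Since $f_0'=\Phi'f_0+e^{-\Phi}$, we get $|f_0|+|f_0'|\le C(1+|X|)^{2n-1}e^{-\Phi_r}$ for large $|X|$, which gives the stated bound. Finally $f_0'-\Phi'f_0=e^{-\Phi}\ne0$, so $f_0$ vanishes on no interval. $\square$

Everything now depends on whether $N$ has zeros. For $n=1$ completing the square gives $N(\zeta)=\sqrt{\pi/2}\,e^{\zeta^2/2}$, which has none; this agrees with the Known Fact, as $\Delta(x^2)=2\ne0$. For $n\ge2$ the situation is different.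

**Lemma 2.** Let $n\ge2$. Then $N$ has infinitely many zeros, none of them real, and $N(\bar\zeta)=\overline{N(\zeta)}$.

*Proof.* The symmetry, and $N>0$ on $\mathbb R$, are clear. By Young's inequality $2|\xi X|\le X^{2n}+C|\xi|^{2n/(2n-1)}$, so
$$|N(\zeta)|\le N(\operatorname{Re}\zeta)\le C\exp\bigl(C|\zeta|^{2n/(2n-1)}\bigr).$$
Thus $N$ has order at most $2n/(2n-1)\le\frac43<2$. If $N$ had finitely many zeros, Hadamard's theorem would give $N=p_1e^{p_2}$ with polynomials $p_1,p_2$ and $\deg p_2\le1$, so $|N(\xi)|\le Ce^{C|\xi|}$ on $\mathbb R$. But for $\xi>0$ and every $B>0$, integrating over $[B,B+1]$ gives $N(\xi)\ge e^{2B\xi-2(B+1)^{2n}}$. Taking $2B>C$ and $\xi\to\infty$ is a contradiction. $\square$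

From now on $n\ge2$. By Lemma 2 fix a zero $\zeta_0$ of $N$ with $a_0:=\operatorname{Im}\zeta_0>0$, let $f_0$ be as in (5.2) for $\zeta=\zeta_0$, and put
$$w_0=e^{i\zeta_0Y}f_0(X),\qquad A_0w_0=0,\qquad|w_0|=e^{-a_0Y}|f_0(X)|.\tag{5.3}$$

*Conclusion for $P=x^{2n}$.* The function $u(z)=w_0(\lambda z)$ solves $A_\tau u=0$ on $\mathbb C$. On a bounded open $U\ni0$ with $U\subset\{y>-s\}$ we have $\|u\|_{L^2(U)}\le Ce^{a_0s\lambda}$, while $\sup_{|z|\le1/\lambda}|u|=\sup_{|Z|\le1}|w_0|$ is a positive constant. If $K$ contains a neighborhood of $0$, then after normalization $\sup_K|u|\ge c\,e^{-a_0s\tau^{1/2n}}$ for large $\tau$. As $\frac1{2n}\le\frac14<1$, exponential smallness fails. The solution lives in a tube of width $\tau^{-1/2n}$ around the line of zeros and grows only like $e^{C\tau^{1/2n}}$ along it.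

The general case needs a curve of zeros, coordinates in which $P$ is close to $x^{2n}$ near the curve, and a way to turn the approximate solution into an exact one.

## 6. A curve of zeros and a normal form along it

**Lemma 3.** Let $z_0$ be an accumulation point of $\mathcal Z$. After a translation and a rotation taking $z_0$ to $0$, there are $\delta>0$ and a real-valued function $\gamma_1(t)$ on $(0,\delta)$, a convergent power series in $t^{1/q}$ without constant term, such that with $\gamma(t)=\gamma_1(t)+it$: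

1. near each point of $\gamma((0,\delta))$, $F=(x-\gamma_1(y))^mh(x,y)$ with $h>0$ real-analytic and $m\ge2$ even, $m$ independent of the point;
2. $|\gamma(t)|$ is strictly increasing and tends to $0$ as $t\to0$.

*Example.* Take $F=(x^2-y^3)^2$ near $0$. (The Laplacian is onto on polynomials, so this is $\Delta P$ for some polynomial $P$.) The zero set is a cusp; $\gamma_1(t)=t^{3/2}$, $q=2$, $m=2$, $h=(x+y^{3/2})^2$. The origin itself is excluded from the curve.

*Proof.* Since $\mathcal Z$ is closed in $\Omega$, $F(0)=0$; and $F\not\equiv0$ near $0$ by analyticity and connectedness. Rotate so that $F(x,0)\not\equiv0$ near $x=0$. Weierstrass preparation for the holomorphic extension of $F$ gives $F=E\cdot W$ near $0$, with $E\ne0$ and $W(x;y)$ a monic polynomial in $x$ of degree $d\ge1$ with analytic coefficients in $y$ and $W(x;0)=x^d$. By Puiseux, for a suitable integer $q\ge1$,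
$$W(x;s^q)=\prod_{i=1}^d(x-x_i(s)),\qquad x_i\text{ holomorphic near }0,\ x_i(0)=0.$$

Let $(x_k,y_k)\to0$ be zeros of $F$ different from $0$. For large $k$ we have $y_k\ne0$, because $x=0$ is an isolated zero of $F(x,0)$. Replacing $z$ by $-z$ (and repeating the above), we may assume $y_k>0$ infinitely often. For some fixed $i$ and infinitely many $k$, $x_k=x_i(s_k)$ with $s_k=y_k^{1/q}\to0^+$. As $x_k$ is real, the holomorphic function $x_i(s)-\overline{x_i(\bar s)}$ vanishes at $s_k\to0$. So it vanishes identically, and $x_i$ is real on the reals.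

Put $\gamma_1(t)=x_i(t^{1/q})$ and let $m$ be the number of $j$ with $x_j\equiv x_i$. For small $s>0$ the other $x_j(s)$ differ from $x_i(s)$. So near each point of the curve $F=(x-\gamma_1(y))^mh$, where $h=E\prod_{x_j\not\equiv x_i}(x-x_j(y^{1/q}))$ is analytic and nonvanishing; $h$ is real because $F$ and $\gamma_1$ are. Since $F\ge0$ on both sides of the curve, $m$ is even and $h>0$. Finally $|\gamma(t)|^2=t^2+\gamma_1(t)^2$ is a nonconstant power series in $t^{1/q}$ with real coefficients, positive for $t>0$ and tending to $0$; its leading term makes it strictly increasing for small $t$. $\square$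

Put $2n:=m+2$, so $n\ge2$.

**Lemma 4 (normal form).** Let $[t_1,t_2]$ be a compact interval and $\gamma$ an injective real-analytic curve in $\Omega$ defined on a neighborhood of $[t_1,t_2]$, $\gamma'\ne0$, near which $F=\rho^mh$ with $\rho,h$ real-analytic and real-valued, $\rho=0$ and $d\rho\ne0$ on $\gamma$, $h>0$, $m\ge2$ even. Let $t_p\in(t_1,t_2)$. There are $\ell_*,\ell_*',r_0>0$ and a biholomorphic map $\Psi$ from a neighborhood of $\{|x|\le2r_0,\ -\ell_*\le y\le\ell_*'\}$ onto an open subset of $\Omega$, mapping $i[-\ell_*,\ell_*']$ onto $\gamma([t_1,t_2])$, with $\Psi(0)=\gamma(t_p)$, $\Psi(-i\ell_*)=\gamma(t_2)$, $\Psi(i\ell_*')=\gamma(t_1)$, and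
$$P\circ\Psi=\operatorname{Re}k+x^{2n}\bigl(1+x\,b_1(x,y)\bigr),\qquad k\text{ holomorphic},\ b_1\text{ real-analytic and real}.$$

*Proof.* All functions below are considered on sufficiently thin simply connected neighborhoods of the relevant compact segment of the imaginary axis.

**Step 1: straighten the curve.** Extend $\gamma$ holomorphically and let $G(\zeta)=\gamma(t_p+i\zeta)$. Then $G(iy)=\gamma(t_p-y)$. So $G$ is injective on the segment $i[t_p-t_2,t_p-t_1]$ with $G'\ne0$, and by compactness it is biholomorphic near it. Replace $P$ by $P\circ G$. Since $\rho\circ G$ vanishes on $x=0$ with nonzero differential, it is $x$ times a nonvanishing real function. As $m$ is even, (3.8) gives $\Delta P=x^m\tilde h$ with $\tilde h>0$ near the segment.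

**Step 2: remove a harmonic function, so that $P$ vanishes to order $m+2$ on $x=0$.** Let $\alpha_0(y)=P(0,y)$, $\beta_0(y)=P_x(0,y)$, extended holomorphically, and
$$k(\zeta)=\alpha_0(-i\zeta)+\int_0^\zeta\beta_0(-i\omega)\,d\omega,\qquad H=\operatorname{Re}k.$$
At $\zeta=iy$ the integral equals $i\int_0^y\beta_0$, which is imaginary, so $H=\alpha_0$ on $x=0$. There also $H_x=\operatorname{Re}k'=\operatorname{Re}(-i\alpha_0'+\beta_0)=\beta_0$. So $P-H=\sum_{j\ge2}c_j(y)x^j$ and $\Delta(P-H)=x^m\tilde h$. The coefficient of $x^j$ in $\Delta(P-H)$ is $(j+2)(j+1)c_{j+2}+c_j''$. Starting from $c_0=c_1=0$ and comparing for $j=0,1,\dots,m$ we get $c_j=0$ for $j<m+2$ and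
$$c_{m+2}(y)=\frac{\tilde h(0,y)}{(m+2)(m+1)}>0 .$$
Thus $P-H=x^{2n}b$ with $b(0,y)>0$.

**Step 3: normalize $b$ to $1$ on the axis.** Put $f(\zeta)=i\int_0^{-i\zeta}b(0,t)^{1/2n}\,dt$. It maps the imaginary segment injectively and increasingly into the imaginary axis, and $f'(\zeta)=b(0,-i\zeta)^{1/2n}\ne0$ there. So $f$ is biholomorphic near the segment. In the coordinate $\tilde\zeta=f(\zeta)$ we have $\tilde x=\operatorname{Re}f=x\,\epsilon(x,y)$ with $\epsilon$ analytic and $\epsilon(0,y)=b(0,y)^{1/2n}$. So $x^{2n}b=\tilde x^{2n}\tilde b$ with $\tilde b=b\epsilon^{-2n}$ analytic and equal to $1$ on $\tilde x=0$; that is, $\tilde b=1+\tilde xb_1$. Take $\Psi=G\circ f^{-1}$, $-i\ell_*=f(i(t_p-t_2))$, $i\ell_*'=f(i(t_p-t_1))$, replace $k$ by $k\circ f^{-1}$, and take $r_0$ small. $\square$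

*Example.* For $P=\frac1{36}|z|^6-\frac18|z|^4+\frac14|z|^2$ one has $\Delta P=|z|^4-2|z|^2+1=(|z|^2-1)^2$, because $\Delta|z|^k=k^2|z|^{k-2}$. With $\gamma(t)=e^{it}$, $G(\zeta)=e^{it_p-\zeta}$, and $\Delta(P\circ G)=e^{-2x}(e^{-2x}-1)^2=4x^2+O(x^3)$. So $2n=4$, $b(0,y)=\frac4{12}=\frac13$, and $f(\zeta)=3^{-1/4}\zeta$.

By (3.8) and (3.9) we may work in the coordinates of Lemma 4 with $P=x^{2n}(1+xb_1)$.

**Extension to the plane.** We want an operator on all of $\mathbb R^2$, in order to use weights. Fix $0<\ell<\ell_*$, $0<\ell'<\ell_*'$; $\chi_2\in C_c^\infty((-\ell_*,\ell_*'))$ with $0\le\chi_2\le1$, $\chi_2=1$ on $[-\ell,\ell']$; and $\chi_1\in C_c^\infty((-2,2))$ with $0\le\chi_1\le1$, $\chi_1=1$ on $[-1,1]$. For $0<r\le\min(r_0,1)$ put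
$$\tilde P=x^{2n}(1+\mu)\ \text{ on }\mathbb R^2,\qquad\mu=\chi_1(x/r)\,\chi_2(y)\,x\,b_1,\qquad\mathcal R=\{|x|<r,\ -\ell<y<\ell'\}.$$
Then $\tilde P=P$ on $\mathcal R$. On $\operatorname{supp}\mu$ we have $|x|\le2r$, so with $C$ independent of $r$,
$$|\mu|\le C|x|,\qquad|\nabla\mu|\le C,\qquad|\nabla^2\mu|\le C/r,$$
and
$$|\Delta(x^{2n}\mu)|\le C\bigl(|x|^{2n-1}+|x|^{2n}/r\bigr)\le C'r\,x^{2n-2}.$$
Since $\Delta x^{2n}=2n(2n-1)x^{2n-2}$, we can fix $r$ so small that
$$\Delta\tilde P\ge c_1x^{2n-2}\ \text{ on }\mathbb R^2,\qquad c_1=n(2n-1).\tag{6.1}$$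
This $r$ may be decreased at will.

## 7. Scaling, and why a direct correction loses

Let $\lambda=\tau^{1/2n}$, $Z=\lambda z$, and
$$Q(X,Y)=\tau\tilde P(X/\lambda,Y/\lambda)=X^{2n}\bigl(1+\mu(X/\lambda,Y/\lambda)\bigr),\qquad Q_0=X^{2n}.$$
Build $D,D^*,A,A_{(a)}$ from $Q$ and $D_0,D_0^*,A_0,A_{0,(a)}$ (with factors $D_{0,(a)},M_{0,(a)}$) from $Q_0$, on $\mathbb R^2_{X,Y}$. Since $\bar\partial_z+\tau\tilde P_{\bar z}=\lambda D$, we have $Au=0$ if and only if $u_\tau(z):=u(\lambda z)$ solves $D_\tau D_\tau^*u_\tau=0$ with $\tilde P$ in place of $P$. Put $e=(Q-Q_0)_{\bar Z}$; then $D=D_0+e$ and $D^*=D_0^*+\bar e$. With $C$ independent of $\lambda\ge1$,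
$$\Delta Q\ge c_1X^{2n-2},\qquad|e|\le C\lambda^{-1}|X|^{2n},\qquad|\bar\partial\bar e|=\tfrac14|\Delta(Q-Q_0)|\le C\lambda^{-1}|X|^{2n-1}.\tag{7.1}$$
The first bound is (6.1), because $\tau\lambda^{-2}(X/\lambda)^{2n-2}=X^{2n-2}$. The second follows from $Q-Q_0=X^{2n}\mu(Z/\lambda)$, $|\mu(Z/\lambda)|\le C|X|/\lambda$, $|\nabla\mu|\le C$. For the third, the only term that needs care is $\lambda^{-2}X^{2n}|\nabla^2\mu|$; on the support $|X|\le2r\lambda$, and $|\nabla^2\mu|\le C/r$, so it is at most $2C\lambda^{-1}|X|^{2n-1}$.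

So $A$ is a small perturbation of $A_0$ near $X=0$. The sensible approach: start from the model solution $w_0$, let
$$g=-(A-A_0)w_0=-\bigl[\bar eD_0w_0+(\bar\partial\bar e)w_0+eD_0^*w_0+|e|^2w_0\bigr],\tag{7.2}$$
solve $Av=g$, and put $u=w_0+v$, so that $Au=A_0w_0+(A-A_0)w_0+g=0$. By (7.1) and the decay of $f_0,f_0'$,
$$|g|\le C\lambda^{-1}(1+|X|)^{6n}e^{-X^{2n}/2}e^{-a_0Y}.\tag{7.3}$$

Here is the point where this stops. The rectangle $\mathcal R$ becomes $-\ell\lambda<Y<\ell'\lambda$, and the factor $e^{-a_0Y}$ is as large as $e^{a_0\ell\lambda}$ at its bottom end. The bound that (7.3) gives for $\|g\|$ there is of size $\lambda^{-1}e^{a_0\ell\lambda}$. Even with a perfect estimate $\|v\|\le C\|g\|$, we would only know that $v$ is at most of size $\lambda^{-1}e^{a_0\ell\lambda}$, while near the origin, where we want a lower bound, $w_0$ has size $1$. The error gains only the factor $\lambda^{-1}$, and the bound says nothing about $u$ near $0$. Shrinking the rectangle with $\lambda$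 is not allowed, since $U$ must be fixed.

The estimate must know that $v$, like $g$, is large only where $e^{-a_0Y}$ is. So we want to solve in a space with weight $e^{aY}$, that is, to invert $A_{(a)}=e^{aY}Ae^{-aY}$. Two difficulties appear.

1. No single $a$ will do on $\mathbb R^2$: $e^{(a-a_0)Y}$ is never square integrable on the whole $Y$-line. For $Y>0$ one needs $a<a_0$, for $Y<0$ one needs $a>a_0$.
2. By (3.5) the operator $A_{(a)}$ loses $\frac{a^2}4$ of positivity, and energy estimates cannot be pushed past $a_0$. Indeed $A_{0,(a_0)}$ annihilates $e^{a_0Y}w_0=e^{i(\operatorname{Re}\zeta_0)Y}f_0(X)$. Cutting this function off at $|X|,|Y|\sim T$ gives $u_T\in C_c^\infty$ with $\|A_{0,(a_0)}u_T\|/\|u_T\|\to0$ as $T\to\infty$: at $a=a_0$ an estimate $\|u\|\le C\|A_{0,(a)}u\|$ is false.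

The way past both is to split $g$ at $Y=0$ and use *two* weights $a_1<a_0<a_2$, one on each side of the bad value. What replaces positivity is that $A_{0,(a)}$ can be inverted as soon as $N$ has no zero on the line $\operatorname{Im}\zeta=a$. The zeros of $N$ are countable, so such $a$ exist on both sides of $a_0$.

## 8. Inverting the conjugated operators off the zeros of $N$

Fix $0<a_1<a_0<a_2$ that are not imaginary parts of zeros of $N$, and let $\mathcal W=\{\pm a_1,\pm a_2\}$. By the symmetry in Lemma 2, $N(\eta+ia)\ne0$ for all $\eta\in\mathbb R$, $a\in\mathcal W$.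

**Lemma 5.** For $a\in\mathcal W$ there is $C_0$ with $\|u\|\le C_0\|A_{0,(a)}u\|$ for all $u\in C_c^\infty(\mathbb R^2)$.

*Proof.* **Step 1: reduce to an ODE.** Under Fourier transform in $Y$ ($\partial_Y\to i\eta$), $D_{0,(a)}\to\frac12(\partial_X+2nX^{2n-1}-\eta-ia)$ and $M_{0,(a)}\to-\frac12(\partial_X-2nX^{2n-1}+\eta+ia)$. So $A_{0,(a)}$ becomes $L(\eta+ia)$ from (5.1). By Plancherel it suffices to show
$$\|f\|\le C_0\|L(\eta+ia)f\|\qquad(f\in C_c^\infty(\mathbb R),\ \eta\in\mathbb R)$$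
with $C_0$ independent of $\eta$. Write $W_r=2nX^{2n-1}-\eta$, so $W=W_r-ia$. Then
$$\operatorname{Re}\langle4L(\eta+ia)f,f\rangle=\operatorname{Re}\langle(\partial-W_r)f+iaf,\ (\partial-W_r)f-iaf\rangle=\|f'\|^2+\int(W_r^2+W_r')|f|^2-a^2\|f\|^2.\tag{8.1}$$
Indeed the cross terms are purely imaginary, $\langle iaf,-iaf\rangle=-a^2\|f\|^2$, and $-2\operatorname{Re}\int f'W_r\bar f=-\int W_r(|f|^2)'=\int W_r'|f|^2$.

**Step 2: large $|\eta|$, by positivity.** If $|2nX^{2n-1}|\le|\eta|/2$, then $W_r^2\ge\eta^2/4$. Otherwise $W_r'=2n(2n-1)X^{2n-2}\ge c|\eta|^{(2n-2)/(2n-1)}$. As $n\ge2$, $\inf_X(W_r^2+W_r')\to\infty$ as $|\eta|\to\infty$. Choose $\eta_0$ such that this infimum is at least $a^2+1$ for $|\eta|\ge\eta_0$; then (8.1) gives $\|f\|^2\le4\|L(\eta+ia)f\|\,\|f\|$.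

**Step 3: bounded $|\eta|$, by compactness and Lemma 1.** Suppose the estimate fails for $|\eta|\le\eta_0$. Then there are $|\eta_j|\le\eta_0$, $\eta_j\to\eta$ after passing to a subsequence, and $f_j\in C_c^\infty(\mathbb R)$ with $\|f_j\|=1$ and $\|L(\eta_j+ia)f_j\|\to0$. By (8.1) and $W_r'\ge0$, $\|f_j'\|^2+\int W_r^2|f_j|^2$ (with $W_r$ taken at $\eta_j$) is bounded. Since $W_r^2\to\infty$ as $|X|\to\infty$ uniformly in $|\eta|\le\eta_0$, the mass of $f_j$ outside $[-T,T]$ is uniformly small for large $T$. On $[-T,T]$ Rellich's theorem applies. So a subsequence converges in $L^2$ to some $f$ with $\|f\|=1$, and $L(\eta+ia)f=0$ in distributions. By Lemma 1, $N(\eta+ia)=0$, contrary to the choice of $a$. $\square$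

**Proposition 6.** For $a\in\mathcal W$ there are $C,\lambda_0$ such that $\|u\|\le C\|A_{(a)}u\|$ for $\lambda\ge\lambda_0$ and $u\in C_c^\infty(\mathbb R^2)$. Consequently, for $\lambda\ge\lambda_0$ and every $g\in L^2(\mathbb R^2)$ there is $v\in L^2(\mathbb R^2)$ with $A_{(a)}v=g$ in distributions and $\|v\|\le C\|g\|$. (Take one $\lambda_0$ for all four $a\in\mathcal W$.)

*Proof.* For large $|X|$ the term $\Delta Q$ dominates $a^2$; for bounded $X$ we compare with Lemma 5. Write $\alpha=\|A_{(a)}u\|$, $\nu=\|u\|$. Constants $C$ depend on neither $R$ nor $\lambda$; $C_R$ may depend on $R$. For $R\ge1$ let $\chi=\chi_1(X/R)$, equal to $1$ on $|X|\le R$ and $0$ on $|X|\ge2R$. Let $\psi=\psi_1(X/R)$ be smooth, $0\le\psi\le1$, with $\psi=0$ for $|X|\le R/2$ and $\psi=1$ for $|X|\ge R$. Both depend on $X$ only, so (3.6) applies with any $a$.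

**Step 1: control $u$ where $|X|\ge R$.** Let $S=\|D^*(\psi u)\|^2$. By (3.5) and (3.6),
$$S\le\alpha\nu+CR^{-2}\nu^2+\tfrac{a^2}4\|\psi u\|^2 .$$
By (3.1) and (7.1), $S\ge\|D(\psi u)\|^2+\frac{c_1}2(R/2)^{2n-2}\|\psi u\|^2$. As $n\ge2$, there is $R_0$ such that $\frac{a^2}4\|\psi u\|^2\le\frac12S$ for $R\ge R_0$. So for $R\ge R_0$
$$S\le2\alpha\nu+CR^{-2}\nu^2,\qquad\|\psi u\|\le CR^{1-n}\bigl(\sqrt{\alpha\nu}+R^{-1}\nu\bigr),\qquad\|D(\psi u)\|\le\sqrt S.\tag{8.2}$$

**Step 2: bound the commutator with $\chi$.** We have $[A_{(a)},\chi]u=(\bar\partial\chi)M_{(a)}u-(\partial\chi)D_{(a)}u-(\bar\partial\partial\chi)u$. This is supported in $R\le|X|\le2R$, where $\psi=1$, so there (up to a null set) $u$, $M_{(a)}u$, $D_{(a)}u$ agree with $\psi u$, $M_{(a)}(\psi u)$, $D_{(a)}(\psi u)$. By (8.2),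
$$\|[A_{(a)},\chi]u\|\le CR^{-1}\bigl(\sqrt S+\|\psi u\|\bigr)\le CR^{-1}\bigl(\sqrt{\alpha\nu}+R^{-1}\nu\bigr).$$

**Step 3: bound the perturbation on $|X|\le2R$.** Since $D_{0,(a)}=D_{(a)}-e$ and $M_{0,(a)}=M_{(a)}-\bar e$,
$$A_{(a)}-A_{0,(a)}=D_{(a)}\bar e+eM_{(a)}-|e|^2,\qquad D_{(a)}(\bar ew)=\bar eD_{(a)}w+(\bar\partial\bar e)w.$$
For $w=\chi u$, (7.1) gives $\|(A_{(a)}-A_{0,(a)})w\|\le C_R\lambda^{-1}(\|Dw\|+\|D^*w\|+\|w\|)$. By (3.1), $\|Dw\|\le\|D^*w\|$. By (3.5) and (3.6) with $\psi$ replaced by $\chi$, $\|D^*w\|^2\le\alpha\nu+C\nu^2$. So this is at most $C_R\lambda^{-1}(\alpha+\nu)$.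

**Step 4: combine.** Apply Lemma 5 to $\chi u$ with $A_{0,(a)}\chi u=\chi A_{(a)}u+[A_{(a)},\chi]u-(A_{(a)}-A_{0,(a)})\chi u$:
$$\|\chi u\|\le C\bigl(\alpha+R^{-1}\sqrt{\alpha\nu}+R^{-2}\nu\bigr)+C_R\lambda^{-1}(\alpha+\nu).$$
Since $|1-\chi|\le\psi$, we have $\nu\le\|\chi u\|+\|\psi u\|$, hence by (8.2)
$$\nu\le C\alpha+C\sqrt{\alpha\nu}+\bigl(CR^{-2}+CR^{-n}+C_R\lambda^{-1}\bigr)\nu+C_R\lambda^{-1}\alpha.$$
Use $C\sqrt{\alpha\nu}\le\frac14\nu+C^2\alpha$. Choose $R\ge R_0$ with $CR^{-2}+CR^{-n}\le\frac14$, then $\lambda_0$ with $C_R\lambda_0^{-1}\le\frac14$. This gives $\nu\le C\alpha$.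

**Step 5: from the estimate to existence.** Since $-a\in\mathcal W$, the estimate holds for $A_{(-a)}$, the formal adjoint of $A_{(a)}$. So $A_{(-a)}\varphi\mapsto\langle\varphi,g\rangle$ is well defined on $A_{(-a)}C_c^\infty$, with norm at most $C\|g\|$. By Hahn–Banach and Riesz there is $v\in L^2$, $\|v\|\le C\|g\|$, with $\langle A_{(-a)}\varphi,v\rangle=\langle\varphi,g\rangle$ for all $\varphi\in C_c^\infty$. That is, $A_{(a)}v=g$. $\square$

## 9. An exact solution that is not small, and the proof of Theorem A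

**Proposition 7.** For $\lambda\ge\lambda_0$ there is $u\in C^\infty(\mathbb R^2)$ with $Au=0$, $u=w_0+v_++v_-$, and
$$\|e^{a_1Y}v_+\|\le C/\lambda,\qquad\|e^{a_2Y}v_-\|\le C/\lambda.$$

*Proof.* Take $g$ from (7.2), and put $g_+=g1_{Y>0}$, $g_-=g1_{Y\le0}$. By (7.3), $|e^{a_1Y}g_+|$ carries the factor $e^{-(a_0-a_1)Y}$ on $Y>0$ and $|e^{a_2Y}g_-|$ the factor $e^{(a_2-a_0)Y}$ on $Y\le0$. Both are square integrable, so
$$\|e^{a_1Y}g_+\|+\|e^{a_2Y}g_-\|\le C/\lambda.$$
By Proposition 6 solve $A_{(a_1)}V_+=e^{a_1Y}g_+$ and $A_{(a_2)}V_-=e^{a_2Y}g_-$ with $\|V_\pm\|\le C/\lambda$. Put $v_+=e^{-a_1Y}V_+$, $v_-=e^{-a_2Y}V_-$. By (3.4), $Av_\pm=g_\pm$ in distributions, and $Au=A_0w_0+(A-A_0)w_0+g=0$. Since $u\in L^2_{\mathrm{loc}}$ and $A$ is elliptic with smooth coefficients, $u$ is smooth. $\square$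

**Three bounds for $u_\tau(z)=u(\lambda z)$.** For large $\tau$, $D_\tau D_\tau^*u_\tau=0$ on $\mathcal R$ with $P=x^{2n}(1+xb_1)$, and
$$\|u_\tau\|_{L^2(\mathcal R)}\le Ce^{a_2\ell\lambda},\tag{9.1}$$
$$\|u_\tau\|_{L^2(\{|z|<1/\lambda\})}=\lambda^{-1}\|u\|_{L^2(|Z|<1)}\ge\lambda^{-1}\bigl(\|w_0\|_{L^2(|Z|<1)}-C/\lambda\bigr)\ge c\lambda^{-1},\tag{9.2}$$
$$\|u_\tau\|_{L^2(\mathcal R\cap\{y>s\})}\le Ce^{-a_1s\lambda}\qquad(0<s<\ell').\tag{9.3}$$
Indeed, on $Y>-\ell\lambda$ the factors $e^{-a_jY}$, $j=0,1,2$, are at most $e^{a_2\ell\lambda}$, and on $Y>s\lambda$ they are at most $e^{-a_1s\lambda}$; for $w_0$ one integrates $e^{-2a_0Y}|f_0|^2$ directly. On $|Z|<1$ all weights are bounded above and below, so $\|v_\pm\|_{L^2(|Z|<1)}\le C/\lambda$, while $\|w_0\|_{L^2(|Z|<1)}>0$ because $f_0$ vanishes on no interval. As the disc $|z|<1/\lambda$ has area $\pi\lambda^{-2}$, (9.2) gives $\sup_{|z|\le1/\lambda}|u_\tau|\ge c>0$.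

**Proof of Theorem A, "only if".** Suppose a zero $z_0$ of $F$ is not isolated. By Lemma 3 there is a compact arc $\gamma([t_1,t_2])$ to which Lemma 4 applies (with $\rho=x-\gamma_1(y)$), and an interior point $p=\gamma(t_p)$. Let $U=\Psi(\mathcal R)$ and $K=\Psi(\{|\zeta|\le\epsilon\})\subset U$ with small $\epsilon>0$. With $\kappa=\operatorname{Im}k$, the functions
$$u_\tau'=(e^{i\tau\kappa}u_\tau)\circ\Psi^{-1}\tag{9.4}$$
satisfy $D_\tau D_\tau^*u_\tau'=0$ on $U$, by (3.8) and (3.9). Since $\Psi$ is biholomorphic near $\overline{\mathcal R}$, (9.1) gives $\|u_\tau'\|_{L^2(U)}\le Ce^{a_2\ell\tau^{1/2n}}$, while $\sup_K|u_\tau'|\ge c$ for large $\tau$. After normalization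
$$\sup_K|u|\ge c'e^{-a_2\ell\,\tau^{1/2n}},\qquad\tfrac1{2n}\le\tfrac14<1,$$
which is not bounded by $Ce^{-\varepsilon\tau}$ for any $C<\infty$, $\varepsilon>0$. With Section 4 this proves Theorem A. $\blacksquare$

## 10. Every small neighborhood of an accumulation point: Theorem B

The proof above used a neighborhood $U$ of a point on the curve, shaped to fit. For Theorem B, $U$ is an arbitrary small neighborhood of $z_0$, and at $z_0$ itself the curve may be singular. So we need a solution on a whole disc $B$ around $z_0$, with its non-small part at a point $p$ of the curve inside $K$. The plan is to cut off $u_\tau'$ and correct the error by an unweighted estimate. This will work now, provided that the cutoff error is exponentially small in $\lambda$. At the sides of the tube that is the Known Fact; at the end near $z_0$ it is the decay (9.3); and the other end, where $u_\tau'$ is large, we place outside $B$.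

**Step 1: choose the geometry, so that the growing end lies outside the disc.** Let $z_0$ be an accumulation point of $\mathcal Z$, and take $\gamma,\delta$ from Lemma 3, in its coordinates, so $z_0=0$. Choose $0<\rho_0<|\gamma(\delta/2)|$ with $\overline B\subset\Omega$, where $B=B(z_0,\rho_0)$. Let $U\subset B$ be any open neighborhood of $z_0$ and $K\subset U$ any compact set containing a neighborhood of $z_0$. Since $\gamma(t)\to0$, we can choose $t_p\in(0,\delta/2)$ with $p=\gamma(t_p)\in\operatorname{int}K$. Apply Lemma 4 on $[t_p/4,3\delta/4]$, with $\ell,\ell'$ defined by $\Psi(-i\ell)=\gamma(\delta/2)\notin\overline B$ and $\Psi(i\ell')=\gamma(t_p/2)$. Then $0<\ell<\ell_*$ and $0<\ell'<\ell_*'$. Decreasing $r$, by continuity there is $\eta_1\in(0,\ell)$ with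
$$\Psi(\{|x|\le r,\ -\ell\le y\le-\ell+\eta_1\})\cap\overline B=\emptyset.\tag{10.1}$$
Also $F\circ\Psi\ne0$ on $\{0<|x|\le r,\ -\ell\le y\le\ell'\}$, by (6.1) and (3.8), since $\tilde P=P\circ\Psi-\operatorname{Re}k$ on $\mathcal R$ and (by continuity of the derivatives) $\Delta\tilde P=\Delta(P\circ\Psi)$ on $\overline{\mathcal R}$. Let $u_\tau$ be as in Section 9 and $u_\tau'$ as in (9.4).

**Step 2: cut off, to get an approximate solution on $B$.** Let $\Theta=\theta_1(x)\theta_2(y)$ with smooth $0\le\theta_j\le1$, $\theta_1=1$ for $|x|\le r/3$, $\theta_1=0$ for $|x|\ge2r/3$, $\theta_2=1$ for $y\le\ell'/3$, $\theta_2=0$ for $y\ge2\ell'/3$. Define $w=(\Theta\circ\Psi^{-1})u_\tau'$ on $B\cap\Psi(\mathcal R)$ and $w=0$ elsewhere in $B$. By (10.1), within $B$ the support of $\Theta\circ\Psi^{-1}$ lies in the compact subset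
$$\Psi(\{|x|\le\tfrac{2r}3,\ -\ell+\eta_1\le y\le\tfrac{2\ell'}3\})$$
of $\Psi(\mathcal R)$, so $w\in C^\infty(B)$. No cutoff was needed at the bottom end. Let $G=D_\tau D_\tau^*w$. Since $A_\tau u_\tau'=0$, every term of $G$ contains a derivative of $\Theta$:
$$|G|\le C\bigl(|u_\tau'|+|D_\tau u_\tau'|+|D_\tau^*u_\tau'|\bigr),$$
and within $B$ it is supported in $\Psi(E_1\cup E_2)$ with the compact sets
$$E_1=\{\tfrac r3\le|x|\le\tfrac{2r}3,\ -\ell+\eta_1\le y\le\tfrac{2\ell'}3\},\qquad E_2=\{|x|\le\tfrac{2r}3,\ \tfrac{\ell'}3\le y\le\tfrac{2\ell'}3\}\subset\mathcal R.$$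

**Step 3: show that $\|G\|\le Ce^{-c\lambda}$.** Let $E\subset\mathcal R$ be compact and $E^\sharp\subset\mathcal R$ a compact neighborhood of $E$. Take a cutoff $\psi$ equal to $1$ near $\Psi(E)$ and supported in $\Psi(E^\sharp)$. By (3.7), $\|D_\tau^*(\psi u_\tau')\|^2=\frac14\||\nabla\psi|u_\tau'\|^2$, and by (3.1) $\|D_\tau(\psi u_\tau')\|\le\|D_\tau^*(\psi u_\tau')\|$. Hence
$$\|D_\tau u_\tau'\|_{L^2(\Psi(E))}+\|D_\tau^*u_\tau'\|_{L^2(\Psi(E))}\le C\|u_\tau'\|_{L^2(\Psi(E^\sharp))}.$$
For $E_2$ choose $E_2^\sharp\subset\{y>\ell'/4\}$; by (9.3), $\|u_\tau'\|_{L^2(\Psi(E_2^\sharp))}\le Ce^{-a_1\ell'\lambda/4}$. For $E_1$ choose $E_1^\sharp\subset\mathcal R\cap\{x\ne0\}$. On $\Psi(E_1^\sharp)$ we have $\Delta P\ne0$, so the Known Fact, a finite cover by neighborhoods inside $\Psi(\mathcal R)$, and (9.1) give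
$$\|u_\tau'\|_{L^2(\Psi(E_1^\sharp))}\le Ce^{-\varepsilon\tau}e^{a_2\ell\lambda}\le C'e^{-\varepsilon\tau/2},$$
since $\lambda=\tau^{1/2n}$ with $\frac1{2n}<1$. Altogether $\|G\|_{L^2(B)}\le Ce^{-c\lambda}$.

**Step 4: correct to an exact solution.** For $\varphi\in C_c^\infty(B)$, the Poincaré inequality for $|\varphi|$ and (3.3) give
$$\|\varphi\|^2\le C\|\nabla|\varphi|\|^2\le4C\|D_\tau^*\varphi\|^2=4C\langle A_\tau\varphi,\varphi\rangle,\qquad\text{so}\quad\|\varphi\|\le4C\|A_\tau\varphi\|.$$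
As $A_\tau$ is formally self-adjoint, the argument of Step 5 of Proposition 6 gives $v\in L^2(B)$ with $A_\tau v=G$ and $\|v\|\le C\|G\|\le Ce^{-c\lambda}$. It is smooth because $G$ is. Put $\tilde u=w-v$. Then $A_\tau\tilde u=0$ on $B$, and by (9.1) $\|\tilde u\|_{L^2(U)}\le\|\tilde u\|_{L^2(B)}\le Ce^{C\lambda}$.

**Step 5: bound $\tilde u$ below on $K$.** For large $\tau$, $\Psi(\{|\zeta|<1/\lambda\})\subset K$ (recall $\Psi(0)=p\in\operatorname{int}K$) and $\Theta=1$ on $\{|\zeta|<1/\lambda\}$. By (9.2),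
$$\|\tilde u\|_{L^2(\Psi(\{|\zeta|<1/\lambda\}))}\ge c\lambda^{-1}-Ce^{-c\lambda}\ge c'\lambda^{-1}.$$
This set has area at most $C\lambda^{-2}$, so $\sup_K|\tilde u|\ge c''>0$. After normalization $\sup_K|u|\ge c\,e^{-C\tau^{1/2n}}$ for all large $\tau$, and the estimate fails for $(U,K)$. With Section 4 this proves Theorem B. $\blacksquare$

## 11. The rate $\tau^{1/(m+2)}$ at regular points: Theorem C

Near $p$ the set $\{\rho=0\}$ is a real-analytic curve, because $d\rho(p)\ne0$. Apply Lemma 4 to a short arc of it with $\Psi(0)=p$, and let $U$ be any neighborhood of $p$ with $U\subset\Psi(\mathcal R)$. Here $\lambda=\tau^{1/2n}=\tau^{1/(m+2)}$.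

**Step 1: lower bound.** By Section 9 the restrictions of $u_\tau'$ to $U$ have norm at most $Ce^{a_2\ell\lambda}$. And $\sup_K|u_\tau'|\ge c$ for large $\tau$, because then $K\supset\Psi(\{|\zeta|\le1/\lambda\})$. Normalizing gives $c\,e^{-C\lambda}$.

For the upper bound, (3.8) and (3.9) change norms only by fixed constant factors. So we work in normal-form coordinates with $U\subset\mathcal R$, where $\Delta P\ge c_1x^m$ by (6.1) ($2n-2=m$).

**Step 2: a one-dimensional inequality, to turn $\tau x^m$ into a constant.** There is $c_2>0$ such that for Lipschitz, compactly supported $f$ on $\mathbb R$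
$$\int\bigl(|f'|^2+\tau x^m|f|^2\bigr)dx\ge c_2\,\tau^{2/(m+2)}\int|f|^2\,dx.\tag{11.1}$$
Under $x\mapsto\tau^{-1/(m+2)}x$ both terms on the left scale by $\tau^{2/(m+2)}$, so take $\tau=1$. Since $x^m\ge1$ for $|x|\ge1$, $\int_{|x|\ge1}|f|^2\le\int x^m|f|^2$. For $x\in[-1,1]$ and $x'\in[1,2]$, $|f(x)-f(x')|^2\le3\int|f'|^2$, so $|f(x)|^2\le2|f(x')|^2+6\int|f'|^2$. Integrating over $x$ and $x'$,
$$\int_{-1}^1|f|^2\le4\int_1^2|f|^2+12\int|f'|^2\le4\int x^m|f|^2+12\int|f'|^2 .$$

**Step 3: coercivity of $D_\tau^*$.** For $\varphi\in C_c^\infty(U)$, adding (3.1) and (3.3) with $Q=\tau P$ and applying (11.1) to $|\varphi|$ on horizontal lines,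
$$2\|D_\tau^*\varphi\|^2\ge\tfrac14\int|\partial_x|\varphi||^2+\tfrac{c_1\tau}2\int x^m|\varphi|^2\ge c\lambda^2\|\varphi\|^2.\tag{11.2}$$
By density in $H^1$ this extends to Lipschitz $\varphi$ of compact support in $U$.

**Step 4: a weighted estimate, to turn coercivity into decay.** Choose compact sets $K_1,K'\subset U$ with $K\subset\operatorname{int}K_1$ and $K_1\subset\operatorname{int}K'$; a real $\theta\in C_c^\infty(U)$ with $\theta=1$ near $K'$; and
$$d(z)=\operatorname{dist}(z,\mathbb C\setminus\operatorname{int}K'),\qquad F_\lambda=\theta e^{\sigma\lambda d}.$$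
Then $|\nabla d|\le1$ a.e., $d=0$ on $\operatorname{supp}\nabla\theta$, and $d\ge d_0>0$ on $K_1$. Let $A_\tau u=0$ on $U$ and $\|u\|_{L^2(U)}\le1$. By (11.2) and the Lipschitz case of (3.7),
$$\tfrac c2\lambda^2\|F_\lambda u\|^2\le\|D_\tau^*(F_\lambda u)\|^2=\tfrac14\||\nabla F_\lambda|u\|^2\le\tfrac12\||\nabla\theta|u\|^2+\tfrac12\sigma^2\lambda^2\|F_\lambda u\|^2.$$
Take $\sigma^2=c/2$. The last term is then half of the left side, and with $\lambda\ge1$ we get $\|F_\lambda u\|\le C$. Hence $\|u\|_{L^2(K_1)}\le Ce^{-\sigma d_0\lambda}$.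

**Step 5: from $L^2$ to supremum.** As $|u|^2$ is subharmonic by (3.2), the mean value inequality gives $\sup_K|u|\le C'e^{-\sigma d_0\lambda}$ for all $\tau\ge1$. This proves Theorem C. $\blacksquare$
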